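\title{A finitely presented group whose dimension subgroups differ from its lower central series in every degree $n\ge 4$}

\begin{abstract}
For a group $G$ let $D_n(G)=G\cap(1+\Delta(G)^n)$ be the $n$-th integral dimension subgroup and $\gamma_n(G)$ the $n$-th term of the lower central series. For finitely generated metabelian groups the two series agree from some point on. We show that this fails for finitely generated groups in general: there is a finitely presented group $G$ with $D_n(G)\ne\gamma_n(G)$ for every $n\ge4$, and there is a finitely generated, residually nilpotent, soluble group of derived length $3$ with the same property. The proof is elementary. A discrepancy of order $2$ between products in the group ring and commutators in the group is imposed once, by finitely many relations, and is carried to all higher degrees by commutation with one element of infinite order.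
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $G$ be a group, $\mathbb ZG$ its integral group ring, and $\Delta(G)$ the augmentation ideal, that is, the kernel of the ring homomorphism $\mathbb ZG\to\mathbb Z$ that sends every $g\in G$ to $1$. As an additive group, $\Delta(G)$ is spanned by the elements $g-1$. For $n\ge1$ the $n$-th \emph{dimension subgroup} of $G$ is
\[
D_n(G)=G\cap\bigl(1+\Delta(G)^n\bigr)=\{g\in G:\ g-1\in\Delta(G)^n\},
\]
and the \emph{lower central series} is defined by $\gamma_1(G)=G$, $\gamma_{n+1}(G)=[\gamma_n(G),G]$.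

The two series are two ways of discarding the part of $G$ of degree at least $n$. The quotient $G/\gamma_n(G)$ is the largest quotient of $G$ that is nilpotent of class less than $n$, and $G/D_n(G)$ is the image of $G$ in the unit group of the truncated ring $\mathbb ZG/\Delta(G)^n$. One always has $\gamma_n(G)\le D_n(G)$ (see Section~\ref{sec:prelim}), and equality means that the truncated ring distinguishes all elements of $G/\gamma_n(G)$. For $n=1$ both groups are $G$. For $n=2$, the additive map $\mathbb ZG\to G/G'$, $g\mapsto gG'$, kills the products $(g-1)(h-1)=gh-g-h+1$, which span $\Delta(G)^2$; hence $D_2(G)\le G'=\gamma_2(G)$. It is classical that $D_n(G)=\gamma_n(G)$ for all groups $G$ and all $n\le3$ \cite{Passi}. For $n=4$ there is a counterexample due to Rips.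

Since equality can fail at a given $n$, one may ask whether it holds from some point on. It does for a finite group $G$ whose order is a power of a prime $\ell$: the only simple $\mathbb F_\ell G$-module is the trivial one, so the image of $\Delta(G)$ in $\mathbb F_\ell G$ is nilpotent, and $D_n(G)=1=\gamma_n(G)$ for large $n$. It is also known that if $G$ is finitely generated and metabelian, then $D_n(G)=\gamma_n(G)$ for all $n\ge n_0$, where $n_0$ depends only on $G/G'$. (This theorem motivates the question below; our proofs do not use it.) Conversely, the obvious way to make equality fail infinitely often, namely to take a restricted direct product of infinitely many groups that fail at different values of $n$, does not give a finitely generated group. All this suggests a positive answer to the following question.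

\begin{quote}
\emph{Let $G$ be a finitely generated group. Is there an integer $n_0=n_0(G)$ such that $D_n(G)=\gamma_n(G)$ for all $n\ge n_0$?}
\end{quote}

The answer is no. To describe the examples, write $[a,b]=a^{-1}b^{-1}ab$, $[a,{}_0t]=a$ and $[a,{}_{j+1}t]=[[a,{}_jt],t]$. Fix an integer $r\ge1$ and put
\begin{equation}\label{eq:numbers}
q=2^{2r+2},\qquad (d_1,d_2,d_3)=(16q,\,4q,\,q),\qquad
(a_{ik})=\begin{pmatrix}0&-4&-2\\ 4&0&-1\\ 2&1&0\end{pmatrix}.
\end{equation}
Let $G_r$ be the group with the seven generators $t,v_1,v_2,v_3,y_1,y_2,y_3$ and the six defining relations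
\begin{equation}\label{eq:Gr}
y_i^{d_i}=1,\qquad v_i^{d_i}=[y_1,{}_rt]^{a_{i1}}\,[y_2,{}_rt]^{a_{i2}}\,[y_3,{}_rt]^{a_{i3}}\qquad(i=1,2,3).
\end{equation}
For $p\ge1$ put $x_i=[v_i,{}_{p-1}t]$ and
\begin{equation}\label{eq:w}
w_{r,p}=[x_1^{e_{12}},x_2]\,[x_1^{e_{13}},x_3]\,[x_2^{e_{23}},x_3],\qquad e_{12}=8q^2,\quad e_{13}=4q^2,\quad e_{23}=2q^2 .
\end{equation}
The numbers are adapted from Rips' counterexample for $n=4$.

\begin{theorem}\label{thm:family}
For all $r,p\ge1$ and $n=2p+r+1$ we have $w_{r,p}\in D_n(G_r)\setminus\gamma_n(G_r)$.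
\end{theorem}

The group $G_1$ alone already answers the question, since it fails at every even $n\ge4$. Together with $G_2$ it gives failure at every $n$ that the classical equality for $n\le3$ leaves possible.

\begin{theorem}\label{thm:main}
The finitely presented group $G=G_1\times G_2$ satisfies $D_n(G)\ne\gamma_n(G)$ for every $n\ge4$. In particular, no $n_0(G)$ as in the question exists.
\end{theorem}

A group is \emph{residually nilpotent} if the intersection of its lower central series is trivial. The third theorem shows that in the theorem on metabelian groups, ``metabelian'' cannot be weakened to ``soluble of derived length $3$'', even for residually nilpotent groups.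

\begin{theorem}\label{thm:soluble}
There is a finitely generated, residually nilpotent group $\bar S$ with $D_n(\bar S)\ne\gamma_n(\bar S)$ for all $n\ge4$ that is an extension of a nilpotent group of class at most $2$ and finite $2$-power exponent by $\mathbb Z^2$. It is soluble of derived length exactly $3$.
\end{theorem}

The proof of Theorem~\ref{thm:family} has two ingredients. The first is a statement about bilinear maps on one finite abelian group (Section~\ref{sec:form}): a certain sum vanishes whenever the commutator form can be written as $\mu(a,b)-\mu(b,a)$ for a suitable bilinear ``product'' $\mu$, as it can in a group ring, but the sum can have order $2$ for an alternating form that is not of this kind. The second is the generator $t$. Commutation with $t$ raises the degree by one in both filtrations and acts almost additively on the group ring, so the six relations \eqref{eq:Gr} reproduce themselves in every degree. Section~\ref{sec:small} treats the case $n=4$ by hand; Sections~\ref{sec:ring} and~\ref{sec:group} prove the two halves of Theorem~\ref{thm:family};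 Section~\ref{sec:soluble} proves Theorem~\ref{thm:soluble}.

\section{Standard facts}\label{sec:prelim}

\subsection*{Group rings}
Let $G$ be a group and $\Delta=\Delta(G)$. For $g,h\in G$,
\begin{align}
gh-1&=(g-1)+(h-1)+(g-1)(h-1),\label{eq:prod}\\
[g,h]-1&=g^{-1}h^{-1}\bigl((g-1)(h-1)-(h-1)(g-1)\bigr).\label{eq:comm}
\end{align}
We use three consequences.
\begin{itemize}
\item[(D1)] By \eqref{eq:comm}, $[D_k(G),D_m(G)]\le D_{k+m}(G)$. Since $D_1(G)=G$, induction gives $\gamma_n(G)\le D_n(G)$.
\item[(D2)] By \eqref{eq:prod}, $g\mapsto g-1$ is a homomorphism from $D_m(G)$ to the additive group $\Delta^m/\Delta^{2m}$. So for $g_1,\dots,g_s\in D_m(G)$ and integers $c_1,\dots,c_s$ we have $g_1^{c_1}\cdots g_s^{c_s}-1\equiv\sum_k c_k(g_k-1)\pmod{\Delta^{2m}}$.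
\item[(D3)] A homomorphism $\varphi\colon G\to H$ maps $D_n(G)$ into $D_n(H)$, because it induces a ring homomorphism that maps $\Delta(G)$ into $\Delta(H)$. It also maps $\gamma_n(G)$ into $\gamma_n(H)$, and onto $\gamma_n(H)$ if $\varphi$ is onto.
\end{itemize}

\begin{lemma}\label{lem:product}
If $w\in D_n(H)\setminus\gamma_n(H)$ and $H$ is a direct factor of $G$, then $w\in D_n(G)\setminus\gamma_n(G)$.
\end{lemma}

\begin{proof}
Apply (D3) to the inclusion $H\to G$ and to the projection $G\to H$, which fixes $w$.
\end{proof}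

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:family}]
A direct product of two finitely presented groups is finitely presented. As $p$ runs through the positive integers, $n=2p+2$ (the case $r=1$) runs through the even integers $n\ge4$, and $n=2p+3$ (the case $r=2$) through the odd integers $n\ge5$. Now apply Lemma~\ref{lem:product}.
\end{proof}

To expand $g^m-1=\sum_{l\ge1}\binom ml(g-1)^l$ we need to know how far $\binom ml$ is from being divisible by $m$. Let $v_2$ denote the $2$-adic valuation.

\begin{lemma}\label{lem:binom}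
Let $m$ be a power of $2$, let $l\ge1$ and $a=v_2(l)$. Then $m$ divides $2^a\binom ml$, and $a\le l-1$.
\end{lemma}

\begin{proof}
The identity $l\binom ml=m\binom{m-1}{l-1}$ shows that $m$ divides $l\binom ml$, and the odd part of $l$ is prime to $m$. The bound on $a$ follows from $2^a\le l\le2^{l-1}$.
\end{proof}

\subsection*{Groups of class two}
Let $H$ be nilpotent of class at most $2$, that is, $\gamma_3(H)=1$. Then commutators are central and bilinear: $[ab,c]=[a,c][b,c]$ and $[a,bc]=[a,b][a,c]$. In particular $[a^m,b]=[a,b]^m$, and $H'$ is generated by the commutators of pairs of elements of any generating set of $H$.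

\begin{lemma}\label{lem:class2}
Let $H$ be a group of class at most $2$ generated by a set of elements whose orders divide $m$. Then the exponent of $H$ divides $m^2$. If the generating set is finite, then $H$ is finite.
\end{lemma}

\begin{proof}
The abelian group $H/H'$ is generated by the images of the generators, and the abelian group $H'$ is generated by the commutators $[a,b]$ of generators, which satisfy $[a,b]^m=[a^m,b]=1$. So both groups have exponent dividing $m$, and both are finite if the generating set is finite.
\end{proof}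

\section{Products versus commutators}\label{sec:form}

This section isolates the arithmetic behind \eqref{eq:numbers} and \eqref{eq:w}. Extend the $e_{ij}$ to an antisymmetric matrix by $e_{ii}=0$, $e_{ji}=-e_{ij}$, and put $\lambda_{ij}=e_{ij}/d_j$ and $c_{ik}=\sum_j\lambda_{ij}a_{jk}$. All indices run from $1$ to $3$. Dividing and multiplying out,
\begin{equation}\label{eq:matrices}
(\lambda_{ij})=q\begin{pmatrix}0&2&4\\[2pt] -\frac12&0&2\\[2pt] -\frac14&-\frac12&0\end{pmatrix},\qquad
(c_{ik})=(\lambda_{ij})(a_{jk})=q\begin{pmatrix}16&4&-2\\ 4&4&1\\ -2&1&1\end{pmatrix}.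
\end{equation}
The proofs use the following four properties of these numbers.
\begin{itemize}
\item[(A1)] The matrix $(a_{ik})$ is antisymmetric.
\item[(A2)] $\dfrac{e_{ij}a_{ij}}{d_id_j}=-\dfrac12$ for $i<j$; the three fractions are $\frac{8(-4)}{16\cdot4}$, $\frac{4(-2)}{16}$ and $\frac{2(-1)}{4}$.
\item[(A3)] Every $\lambda_{ij}$ is an integer divisible by $q/4=2^{2r}$. In particular, for $i<j$ the number $e_{ij}=-\lambda_{ji}d_i$ is a power of $2$ divisible by $2^{2r}d_i$.
\item[(A4)] Every $c_{ik}$ is divisible by $d_{\max(i,k)}$, hence by $d_i$ or by $d_k$.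
\end{itemize}

Let $K$ be the abelian group with generators $\xi_i,\beta_i$ $(i=1,2,3)$ and relations
\begin{equation}\label{eq:K}
d_i\beta_i=0,\qquad d_i\xi_i=\sum_ka_{ik}\beta_k ,
\end{equation}
and let $K_0=\langle\beta_1,\beta_2,\beta_3\rangle$. This is an additive model of the elements $x_i=[v_i,{}_{p-1}t]$ and $b_i=[y_i,{}_{p+r-1}t]$ of $G_r$, which have degrees $p$ and $p+r$. A product or commutator of two of the $b_i$ has degree $2p+2r\ge n$ and is negligible, so the bilinear maps of interest vanish on $K_0\times K_0$.

\begin{lemma}\label{lem:mech}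
\begin{itemize}
\item[(a)] If $\mu$ is a bilinear map from $K\times K$ to an abelian group and $\mu(K_0,K_0)=0$, then $\sum_{i<j}e_{ij}\bigl(\mu(\xi_i,\xi_j)-\mu(\xi_j,\xi_i)\bigr)=0$.
\item[(b)] There is an alternating bilinear map $\psi\colon K\times K\to\mathbb Q/\mathbb Z$ with $\psi(K_0,K_0)=0$ and $\sum_{i<j}e_{ij}\,\psi(\xi_i,\xi_j)=\frac12$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Since $(e_{ij})$ is antisymmetric, the sum equals
\[
\sum_{i,j}e_{ij}\,\mu(\xi_i,\xi_j)=\sum_{i,j}\lambda_{ij}\,\mu(\xi_i,d_j\xi_j)=\sum_{i,k}c_{ik}\,\mu(\xi_i,\beta_k).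
\]
By (A4), each term is a multiple of $\mu(\xi_i,d_k\beta_k)=0$ or of $\mu(d_i\xi_i,\beta_k)$, and the latter vanishes because $d_i\xi_i\in K_0$.

(b) If $\beta_k$ pairs with $\xi_j$ to $\delta_{kj}/d_k$, then \eqref{eq:K} forces $d_i\psi(\xi_i,\xi_j)=a_{ij}/d_j$. So on the free abelian group on the six generators we define a bilinear form with values in $\mathbb Q$ by
\[
\psi(\beta_k,\beta_j)=0,\qquad \psi(\beta_k,\xi_j)=-\psi(\xi_j,\beta_k)=\frac{\delta_{kj}}{d_k},\qquad \psi(\xi_i,\xi_j)=\frac{a_{ij}}{d_id_j}.
\]
By (A1) its matrix is antisymmetric with zero diagonal, so the form is alternating. It induces a map $K\times K\to\mathbb Q/\mathbb Z$ provided that each relator pairs to an integer with each generator. The relator $d_k\beta_k$ pairs to $\delta_{kj}$ with $\xi_j$ and to $0$ with $\beta_j$. The relator $d_i\xi_i-\sum_ka_{ik}\beta_k$ pairs to $a_{ij}/d_j-a_{ij}/d_j=0$ with $\xi_j$ and to $-\delta_{ij}$ with $\beta_j$. Finally, by (A2) the sum in (b) is $-\frac12-\frac12-\frac12\equiv\frac12$.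
\end{proof}

The two parts describe the two sides of Theorem~\ref{thm:family}. In a group ring, by \eqref{eq:comm}, a commutator is to first order the difference of two products, and (a) is the pattern for the proof that $w_{r,p}\in D_n(G_r)$. In a group of class two only the alternating form is given. Applying (a) to $\mu=\psi$ shows that \emph{twice} the sum in (b) vanishes, and (b) shows that the factor $2$ cannot be canceled.

\begin{remark}\label{rem:triangle}
Here is why there are three indices. Put $\rho_{ij}=e_{ij}a_{ij}/(d_id_j)$, which is symmetric in $i,j$. Then $c_{ii}=-d_i\sum_j\rho_{ij}$. The proof of (a) needs $\sum_j\rho_{ij}\in\mathbb Z$ for each $i$, whereas (b) needs $\sum_{i<j}\rho_{ij}\notin\mathbb Z$. With two indices all these sums equal $\rho_{12}$, and the two demands are incompatible. With three indices and $\rho_{ij}=-\frac12$ for $i\neq j$ they are compatible: a triangle has two edges at each vertex and three edges in all.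
\end{remark}

We now realize $\psi$ as the commutator map of a group. Products over $k$ are taken in the order $k=1,2,3$.

\begin{lemma}\label{lem:P}
There is a group $P$ of class at most $2$ with elements $\tilde\xi_i,\tilde\beta_i$ $(i=1,2,3)$ such that the $\tilde\beta_i$ commute with each other,
\[
\tilde\beta_i^{\,d_i}=1,\qquad \tilde\xi_i^{\,d_i}=\prod_k\tilde\beta_k^{\,a_{ik}},\qquad\text{and}\qquad
[\tilde\xi_1^{\,e_{12}},\tilde\xi_2]\,[\tilde\xi_1^{\,e_{13}},\tilde\xi_3]\,[\tilde\xi_2^{\,e_{23}},\tilde\xi_3]\ne1 .
\]
\end{lemma}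

\begin{proof}
Write the finitely generated abelian group $K$ as a direct sum of cyclic groups $C_1,\dots,C_s$, and let $a_k\in C_k$ denote the components of $a\in K$. The map $f(a,a')=\sum_{k<l}\psi(a_k,a'_l)$ is bilinear. An alternating map vanishes on $C_k\times C_k$ and is antisymmetric, so
\[
f(a,a')-f(a',a)=\sum_{k\ne l}\psi(a_k,a'_l)=\psi(a,a').
\]
Let $P=K\times\mathbb Q/\mathbb Z$ with the multiplication $(a,s)(a',s')=(a+a',\,s+s'+f(a,a'))$. It is associative, because both bracketings of a triple product have the correction term $f(a,a')+f(a,a'')+f(a',a'')$; the identity is $(0,0)$ and $(a,s)^{-1}=(-a,-s+f(a,a))$. The projection $P\to K$ is a homomorphism whose kernel $Z=0\times\mathbb Q/\mathbb Z$ is central, so $P$ has class at most $2$. From $gh=hg[g,h]$ we get $[(a,s),(a',s')]=(0,\psi(a,a'))$.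

Suppose that $g,h\in P$ and $d\ge1$ are such that $g^d$ and $h$ have the same image in $K$. Since $Z$ is divisible and central, there is $z\in Z$ with $(gz)^d=g^dz^d=h$. By \eqref{eq:K} we can therefore first choose lifts $\tilde\beta_i$ of $\beta_i$ with $\tilde\beta_i^{\,d_i}=1$, and then lifts $\tilde\xi_i$ of $\xi_i$ with $\tilde\xi_i^{\,d_i}=\prod_k\tilde\beta_k^{\,a_{ik}}$. The $\tilde\beta_i$ commute because $\psi(K_0,K_0)=0$, and the product of the three commutators is $(0,\frac12)$ by Lemma~\ref{lem:mech}(b).
\end{proof}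

\section{The case $n=4$}\label{sec:small}

Take $r=p=1$. Then $q=16$, $x_i=v_i$, and with $b_k=[y_k,t]$ the relations of $G_1$ are
\[
y_1^{256}=y_2^{64}=y_3^{16}=1,\qquad v_1^{256}=b_2^{-4}b_3^{-2},\qquad v_2^{64}=b_1^{4}b_3^{-1},\qquad v_3^{16}=b_1^{2}b_2 .
\]
The element $w=w_{1,1}=[v_1^{2048},v_2]\,[v_1^{1024},v_3]\,[v_2^{512},v_3]$ lies in $\gamma_3(G_1)$, because $v_1^{256}$ and $v_2^{64}$ lie in $\gamma_2(G_1)$. We show that it lies in $D_4(G_1)$ but not in $\gamma_4(G_1)$.

\subsection*{The ring side}
Put $X_i=v_i-1$, $Y_k=y_k-1$, $\tau=t-1$, all in $\Delta=\Delta(G_1)$, and $B_k=b_k-1\in\Delta^2$. We look for the relations \eqref{eq:K} among the $X_i$ and $B_k$ modulo $\Delta^3$. Expanding $(1+Y_k)^{d_k}=1$ gives $d_kY_k\in\Delta^2$, and then \eqref{eq:comm} gives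
\[
d_kB_k=y_k^{-1}t^{-1}\bigl((d_kY_k)\tau-\tau(d_kY_k)\bigr)\in\Delta^3 .
\]
For the second relation, (D2) and the binomial expansion give
\[
\sum_ka_{ik}B_k\equiv v_i^{d_i}-1\equiv d_iX_i+\tbinom{d_i}2X_i^2\pmod{\Delta^3}.
\]
Hence $d_iX_i\in\Delta^2$. The quadratic term is in the way, but twice this term is $(d_i-1)(d_iX_i)X_i\in\Delta^3$. So the second relation holds after multiplication by $2$, and since each $\lambda_{ij}$ is even, $\lambda_{ij}d_jX_j\equiv\lambda_{ij}\sum_ka_{jk}B_k\pmod{\Delta^3}$.

For $i<j$ the exponent $e=e_{ij}$ is a multiple of $2d_i$. Thus $eX_i\in\Delta^2$ and $\binom e2X_i^2=(e-1)(\frac e2X_i)X_i\in\Delta^3$, so $v_i^e-1\equiv eX_i\pmod{\Delta^3}$, and \eqref{eq:comm} gives $[v_i^e,v_j]-1\equiv e(X_iX_j-X_jX_i)\pmod{\Delta^4}$. Adding the three contributions by (D2),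
\[
w-1\equiv\sum_{i,j}X_i\,\lambda_{ij}d_jX_j\equiv\sum_{i,k}c_{ik}X_iB_k\pmod{\Delta^4}.
\]
By (A4) each term is a multiple of $(d_iX_i)B_k\in\Delta^2\Delta^2$ or of $X_i(d_kB_k)\in\Delta\Delta^3$. So $w\in D_4(G_1)$.

\subsection*{The group side}
We need a homomorphism from $G_1$ to a group $E$ with $\gamma_4(E)=1$ in which $w$ survives. The group $P$ of Lemma~\ref{lem:P} provides images for $v_i$ and $b_k$, but each $\tilde\beta_k$ must also become a commutator $[y_k,t]$. Adjoining elements $y_k$ that centralize $P$, with $t$ centralizing $P$ and $t^{-1}y_kt=y_k\tilde\beta_k$, is impossible: conjugating $[\tilde\xi_k,y_k]=1$ by $t$ would give $[\tilde\xi_k,\tilde\beta_k]=1$, whereas $\psi(\xi_k,\beta_k)\ne0$. We therefore define the base group by a presentation and use $P$ only to see that it does not collapse.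

Let $N$ be the group of class at most $2$ generated by $u_i,z_i,z'_i$ $(i=1,2,3)$ subject to the relations that all $z_i,z'_k$ commute, $z_i^{d_i}=z_i'^{\,d_i}=1$, and $u_i^{d_i}=\prod_kz_k'^{\,a_{ik}}$. The map $\theta$ that fixes $u_i,z_i'$ and sends $z_i$ to $z_iz'_i$ respects the relations, and so does the map $z_i\mapsto z_iz_i'^{\,-1}$ inverse to it. Let $E=N\rtimes\langle t\rangle$ with $t$ acting as $\theta$. Then $[z_i,t]=z'_i$, and $t\mapsto t$, $v_i\mapsto u_i$, $y_i\mapsto z_i$ defines a homomorphism $G_1\to E$. The subgroup $N_3$ generated by the $[u_i,z'_k]$ is central in $E$. The subgroup $N_2$ generated by $N'$ and the $z'_k$ is central modulo $N_3$: the element $z'_k$ commutes with $t$ and with all $z_i,z'_i$, and $\theta$ fixes the generators $[u_i,u_j]$ and $[u_i,z'_k]$ of $N'$ and multiplies $[u_i,z_k]$ by $[u_i,z'_k]$. Finally $E/N_2$ is abelian. So $\gamma_4(E)=1$. On the other hand, $u_i\mapsto\tilde\xi_i$, $z_i'\mapsto\tilde\beta_i$, $z_i\mapsto1$ defines a homomorphism $N\to P$, so by Lemma~\ref{lem:P} the image of $w$ in $N\le E$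 is not trivial. Hence $w\notin\gamma_4(G_1)$.

\medskip
For general $r$ and $p$ two things change. On the ring side, a gap $r$ between the degrees of $x_i$ and $b_i$ lets more binomial terms interfere, and the relations must be moved up from the generators to degree $p$. On the group side, $N$ needs one copy of the generators for each degree up to the one of interest.

\section{The element $w_{r,p}$ lies in $D_n(G_r)$}\label{sec:ring}

Fix $r\ge1$, and let $\Delta=\Delta(G_r)$ and $\tau=t-1$. The difficulty is that the relations \eqref{eq:Gr} concern $v_i$ and $[y_k,{}_rt]$ only; no relation is imposed on $[v_i,{}_jt]$ for $j\ge1$. In the group, $g\mapsto[g,t]$ is not a homomorphism, but in the ring it is governed by the additive map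
\[
\delta(u)=t^{-1}(u\tau-\tau u)\qquad(u\in\mathbb ZG_r),
\]
which satisfies $\delta(\Delta^k)\subseteq\Delta^{k+1}$.

\begin{lemma}\label{lem:shift}
Let $g\in G_r$, $c\in\mathbb Z$ and $k\ge1$ with $c(g-1)\in\Delta^k$. Then $c([g,t]-1)\in\Delta^{k+1}$ and $c([g,t]-1)\equiv\delta\bigl(c(g-1)\bigr)\pmod{\Delta^{k+2}}$.
\end{lemma}

\begin{proof}
By \eqref{eq:comm}, $c([g,t]-1)=g^{-1}\delta(c(g-1))$. Here $\delta(c(g-1))\in\Delta^{k+1}$ and $g^{-1}-1\in\Delta$.
\end{proof}

Next we linearize a power relation. Each further degree of precision costs a factor $2$.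

\begin{lemma}\label{lem:power}
Let $v\in G_r$, $V=v-1$, and let $d$ be a power of $2$ with $v^d-1\in\Delta^{r+1}$. Then for $0\le k\le r$,
\begin{equation}\label{eq:power}
2^kdV\equiv2^k(v^d-1)\pmod{\Delta^{k+2}}.
\end{equation}
\end{lemma}

\begin{proof}
The difference of the two sides is $\sum_{l\ge2}2^k\binom dlV^l$, which lies in $\Delta^2$; this settles $k=0$. Let $1\le k\le r$ and assume \eqref{eq:power} for all $k'<k$. For such $k'$ we have $k'+2\le r+1$, so $v^d-1\in\Delta^{k'+2}$ and therefore
\[
2^{k'}dV\in\Delta^{k'+2}\qquad(0\le k'\le k-1).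
\]
The terms with $l\ge k+2$ lie in $\Delta^{k+2}$. Let $2\le l\le k+1$ and $a=v_2(l)$. By Lemma~\ref{lem:binom}, $a\le l-1\le k$ and $2^k\binom dl$ is a multiple of $2^{k-a}d$. If $a\ge1$, the term is a multiple of $(2^{k-a}dV)V^{l-1}$, which lies in $\Delta^{(k-a+2)+(l-1)}\subseteq\Delta^{k+2}$ because $l-1\ge a$. If $a=0$, the term is a multiple of $(2^{k-1}dV)V^{l-1}$, which lies in $\Delta^{(k+1)+(l-1)}\subseteq\Delta^{k+2}$ because $l\ge2$.
\end{proof}

The cyclic group $\langle v\rangle$ of order $d=2$ shows that the factor $2^k$ cannot be lowered in statements of this type: there $V^2=-2V$, so the $j$-th power of the augmentation ideal is $2^{j-1}\mathbb ZV$, and $2^kdV$ lies in the $(k+2)$-nd power but not in the next one.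

For $j,l\ge0$ put $V_{i,j}=[v_i,{}_jt]-1$ and $Y_{i,l}=[y_i,{}_lt]-1$. By (D1), $V_{i,j}\in\Delta^{j+1}$ and $Y_{i,l}\in\Delta^{l+1}$.

\begin{lemma}\label{lem:levels}
For all $j,l\ge0$ and $i=1,2,3$:
\begin{itemize}
\item[(a)] $d_iV_{i,j}\in\Delta^{j+2}$ and $d_iY_{i,l}\in\Delta^{l+2}$;
\item[(b)] $2^rd_iV_{i,j}\equiv2^r\sum_ka_{ik}Y_{k,j+r}\pmod{\Delta^{j+r+2}}$; in particular $2^rd_iV_{i,j}\in\Delta^{j+r+1}$.
\end{itemize}
\end{lemma}

\begin{proof}
By \eqref{eq:Gr} and (D2) we have $y_i^{d_i}-1=0$ and
\begin{equation}\label{eq:base}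
v_i^{d_i}-1\equiv\sum_ka_{ik}Y_{k,r}\pmod{\Delta^{2r+2}};
\end{equation}
in particular $v_i^{d_i}-1\in\Delta^{r+1}$, and Lemma~\ref{lem:power} applies to $v_i$ and to $y_i$ with $d=d_i$.

(a) Lemma~\ref{lem:power} with $k=0$ gives $d_iY_{i,0}\in\Delta^2$, and also $d_iV_{i,0}\in\Delta^2$ because $r+1\ge2$. Lemma~\ref{lem:shift} with $c=d_i$ is the induction step.

(b) For $j=0$ combine Lemma~\ref{lem:power} for $k=r$ with \eqref{eq:base}. Assume (b) for $j$. Lemma~\ref{lem:shift}, applied to $g=[v_i,{}_jt]$ with $c=2^rd_i$ and to $g=[y_k,{}_{j+r}t]$ with $c=1$, in both cases for the ideal $\Delta^{j+r+1}$, gives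
\[
2^rd_iV_{i,j+1}\equiv\delta(2^rd_iV_{i,j}),\qquad Y_{k,j+r+1}\equiv\delta(Y_{k,j+r})\pmod{\Delta^{j+r+3}}.
\]
Applying $\delta$ to the congruence (b) for $j$ gives $\delta(2^rd_iV_{i,j})\equiv2^r\sum_ka_{ik}\delta(Y_{k,j+r})$ modulo $\Delta^{j+r+3}$, and (b) for $j+1$ follows.
\end{proof}

\begin{proposition}\label{prop:ring}
For $p\ge1$ and $n=2p+r+1$ we have $w_{r,p}\in D_n(G_r)$.
\end{proposition}

\begin{proof}
Put $X_i=x_i-1=V_{i,p-1}\in\Delta^p$ and $B_i=Y_{i,p+r-1}\in\Delta^{p+r}$. Lemma~\ref{lem:levels} gives
\begin{equation}\label{eq:four}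
\begin{gathered}
d_iX_i\in\Delta^{p+1},\qquad d_iB_i\in\Delta^{p+r+1},\qquad 2^rd_iX_i\in\Delta^{p+r},\\
2^rd_iX_i\equiv2^r\sum_ka_{ik}B_k\pmod{\Delta^{p+r+1}}.
\end{gathered}
\end{equation}

Let $i<j$, $e=e_{ij}$ and $g=x_i^e$. We claim that $g-1\equiv eX_i\pmod{\Delta^{p+r+1}}$, and for this we consider the terms $\binom elX_i^l$ with $l\ge2$. If $l\ge r+2$, then $p(l-1)\ge r+1$, so the term lies in $\Delta^{pl}\subseteq\Delta^{p+r+1}$. If $2\le l\le r+1$, then $v_2(l)\le r$ and $e$ divides $2^r\binom el$ by Lemma~\ref{lem:binom}. As $2^{2r}d_i$ divides $e$ by (A3), $\binom el$ is a multiple of $2^rd_i$, and the term lies in $\Delta^{p+r}\Delta^{p(l-1)}\subseteq\Delta^{p+r+1}$. This proves the claim; moreover $eX_i\in\Delta^{p+r}$, so $g-1\in\Delta^{p+r}$.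

It follows that $(g-1)X_j-X_j(g-1)$ lies in $\Delta^{2p+r}=\Delta^{n-1}$ and is congruent to $e(X_iX_j-X_jX_i)$ modulo $\Delta^n$. Since $g^{-1}x_j^{-1}\equiv1\pmod\Delta$, formula \eqref{eq:comm} shows that $[g,x_j]\in D_{n-1}(G_r)$ and $[g,x_j]-1\equiv e(X_iX_j-X_jX_i)\pmod{\Delta^n}$. By (D2), with $2(n-1)\ge n$, and by the antisymmetry of $(e_{ij})$,
\[
w_{r,p}-1\equiv\sum_{i<j}e_{ij}(X_iX_j-X_jX_i)=\sum_{i,j}X_i\,\lambda_{ij}d_jX_j\pmod{\Delta^n}.
\]
By (A3), $2^r$ divides $\lambda_{ij}$, so the congruence in \eqref{eq:four} gives $\lambda_{ij}d_jX_j\equiv\lambda_{ij}\sum_ka_{jk}B_k$ modulo $\Delta^{p+r+1}$. Multiplying on the left by $X_i\in\Delta^p$ and summing,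
\[
w_{r,p}-1\equiv\sum_{i,k}c_{ik}X_iB_k\pmod{\Delta^n}.
\]
By (A4), each term is a multiple of $(d_iX_i)B_k\in\Delta^{p+1}\Delta^{p+r}$ or of $X_i(d_kB_k)\in\Delta^p\Delta^{p+r+1}$, and both products of ideals equal $\Delta^n$.
\end{proof}

\begin{remark}
The value $q/4=2^{2r}$ pays for two losses in the expansion of $x_i^e$: a factor $2^r$ from Lemma~\ref{lem:binom} and a factor $2^r$ from \eqref{eq:four}. The hypothesis $r\ge1$ gives $d_iX_i\in\Delta^{p+1}$. It cannot be dropped from Theorem~\ref{thm:family}, since $r=0$, $p=1$ would contradict $D_3=\gamma_3$.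
\end{remark}

\section{The element $w_{r,p}$ lies outside $\gamma_n(G_r)$}\label{sec:group}

Fix $r,p\ge1$ and $n=2p+r+1$. We construct a group $E$ with $\gamma_n(E)=1$ and a homomorphism $G_r\to E$ under which $w_{r,p}$ survives. The iterated commutators $[v_i,{}_jt]$ and $[y_i,{}_lt]$ become generators $u_{i,j}$ and $z_{i,l}$ of a group of class two; we keep them up to the levels of $x_i$ and $b_i$ and kill all later ones.

Let $F$ be the free group on the symbols $u_{i,j}$ $(0\le j\le p-1)$ and $z_{i,l}$ $(0\le l\le p+r-1)$, where $i=1,2,3$, and let $N$ be the quotient of $F/\gamma_3(F)$ by the relations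
\begin{equation}\label{eq:N}
[u_{i,j},u_{i,j'}]=1,\qquad [z_{i,l},z_{i',l'}]=1,\qquad z_{i,l}^{d_i}=1,\qquad u_{i,j}^{d_i}=\prod_kz_{k,j+r}^{a_{ik}}
\end{equation}
for all admissible indices. A map from the generators to a group of class at most $2$ extends to a homomorphism on $N$ as soon as it respects \eqref{eq:N}. We put $u_{i,p}=1$ and $z_{i,p+r}=1$; the last relation then also holds for $j=p$. For a generator $a$ of $N$ let $a^+$ be obtained by raising the second index by one, so that $a^+$ is a generator or trivial.

\begin{lemma}\label{lem:E}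
The group $N$ is finite, and it has an automorphism $\theta$ with $\theta(a)=aa^+$ for each generator $a$. Let $E=N\rtimes\langle t\rangle$, where $t$ has infinite order and $t^{-1}gt=\theta(g)$ for $g\in N$. Then $t\mapsto t$, $v_i\mapsto u_{i,0}$, $y_i\mapsto z_{i,0}$ defines a homomorphism $\varphi\colon G_r\to E$, and $\varphi(x_i)=u_{i,p-1}$.
\end{lemma}

\begin{proof}
The $z_{i,l}$ generate an abelian group of exponent dividing $d_1$, which contains $u_{i,j}^{d_i}$. So all generators have order dividing $d_1^2$, and $N$ is finite by Lemma~\ref{lem:class2}.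

The elements $u_{i,j}u_{i,j+1}$ with fixed $i$ commute, the elements $z_{i,l}z_{i,l+1}$ commute, and $(z_{i,l}z_{i,l+1})^{d_i}=1$. For the last relation of \eqref{eq:N}, we use that $u_{i,j}$ commutes with $u_{i,j+1}$ (this is the purpose of the first relation) and that the $z$'s commute:
\[
(u_{i,j}u_{i,j+1})^{d_i}=u_{i,j}^{d_i}\,u_{i,j+1}^{d_i}=\prod_kz_{k,j+r}^{a_{ik}}\prod_kz_{k,j+r+1}^{a_{ik}}=\prod_k(z_{k,j+r}z_{k,j+r+1})^{a_{ik}}.
\]
So $\theta$ is an endomorphism. If $a^+\in\theta(N)$, then $a=\theta(a)(a^+)^{-1}\in\theta(N)$; by descending induction on the second index, $\theta$ is onto, hence an automorphism of the finite group $N$.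

In $E$ we have $[a,t]=a^{-1}\theta(a)=a^+$. Thus $[z_{k,0},{}_rt]=z_{k,r}$, so the relations \eqref{eq:Gr} become relations from \eqref{eq:N}, and $[u_{i,0},{}_{p-1}t]=u_{i,p-1}$.
\end{proof}

\begin{lemma}\label{lem:nilp}
$\gamma_n(E)=1$.
\end{lemma}

\begin{proof}
Give $u_{i,j}$ and $z_{i,j}$ the weight $j+1$. For $m\ge1$ let $N_m$ be the subgroup of $N$ generated by the generators of weight at least $m$ and the commutators $[a,c]$ of two generators of total weight at least $m$. Then $N=N_1\ge N_2\ge\cdots$.

By bilinearity, a commutator of an element of $N_m$ with an element of $N$ is a product of elements $[a,c]^{\pm1}$ with generators $a$ of weight at least $m$ and $c$ of weight at least $1$. Hence $[N_m,N]\le N_{m+1}$, and in particular each $N_m$ is normal in $N$. Next, $\theta(a)=aa^+$ and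
\[
\theta([a,c])=[aa^+,cc^+]=[a,c]\,[a,c^+]\,[a^+,c]\,[a^+,c^+],
\]
so $\theta(s)\in sN_{m+1}$ for each of the generators $s$ of $N_m$, and therefore for all $s\in N_m$. In particular $\theta(N_m)\le N_m$, with equality because $N_m$ is finite, so $N_m$ is normal in $E$. Now $N_m/N_{m+1}$ is centralized in $E/N_{m+1}$ by the images of $N$ and $t$, that is, $[N_m,E]\le N_{m+1}$. The group $E/N_2$ is generated by $t$ and the central subgroup $N/N_2$, so it is abelian. By induction, $\gamma_m(E)\le N_m$ for all $m\ge2$.

It remains to see that $N_n=1$. All weights are at most $p+r<n$. If two generators have total weight at least $n$, then each has weight at least $n-(p+r)=p+1$. The $u$'s have weight at most $p$, so both generators are $z$'s, and they commute.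
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:family}]
By Proposition~\ref{prop:ring} it remains to show that $w_{r,p}\notin\gamma_n(G_r)$, and by Lemma~\ref{lem:nilp} and (D3) it suffices to show that $\varphi(w_{r,p})\ne1$. By Lemma~\ref{lem:E},
\[
\varphi(w_{r,p})=[u_{1,p-1}^{e_{12}},u_{2,p-1}]\,[u_{1,p-1}^{e_{13}},u_{3,p-1}]\,[u_{2,p-1}^{e_{23}},u_{3,p-1}]\in N .
\]
With $P$ as in Lemma~\ref{lem:P}, send $u_{i,p-1}$ to $\tilde\xi_i$, $z_{i,p+r-1}$ to $\tilde\beta_i$, and all other generators of $N$ to $1$. The first three relations of \eqref{eq:N} are respected, because for each $i$ at most one $u_{i,j}$ has a nontrivial image, and the $\tilde\beta_i$ commute and satisfy $\tilde\beta_i^{\,d_i}=1$. The last relation becomes $\tilde\xi_i^{\,d_i}=\prod_k\tilde\beta_k^{\,a_{ik}}$ for $j=p-1$ and $1=1$ for $j<p-1$. So we obtain a homomorphism $N\to P$, and it maps $\varphi(w_{r,p})$ to the nontrivial element of Lemma~\ref{lem:P}. No compatibility of this homomorphism with $\theta$ is needed, since $N$ embeds in $E$.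
\end{proof}

The groups $E$ depend on $p$, and each of them satisfies $D_n(E)\ne1=\gamma_n(E)$ for its own $n$ by (D3). The construction makes all of them, for fixed $r$, images of the one finitely presented group $G_r$.

\section{A soluble, residually nilpotent example}\label{sec:soluble}

Membership in $D_n$ passes to every quotient of $G_r$, and non-membership in $\gamma_n$ passes to every quotient through which the maps $\varphi$ factor. All the groups $E$ are extensions of a group of class two by $\mathbb Z$, so we can impose this structure on $G_r$.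

\begin{proof}[Proof of Theorem~\ref{thm:soluble}]
\emph{The group.} Let $M_r$ be the normal closure of the $v_i$ and $y_i$ in $G_r$, and let $S_r=G_r/\gamma_3(M_r)$. For each $p$, the homomorphism $\varphi\colon G_r\to E$ of Lemma~\ref{lem:E} maps $M_r$ into the normal subgroup $N$, which has class at most $2$; so $\varphi$ factors through $S_r$. Since $\varphi(w_{r,p})\ne1=\gamma_n(E)$, the image of $w_{r,p}$ in $S_r$ lies outside $\gamma_n(S_r)$, and it lies in $D_n(S_r)$ by (D3) and Proposition~\ref{prop:ring}. By Lemma~\ref{lem:product}, the images of $w_{1,p}$ and $w_{2,p}$ in $S=S_1\times S_2$ lie in $D_n(S)\setminus\gamma_n(S)$ for $n=2p+2$ and $n=2p+3$, respectively, and these values exhaust all $n\ge4$.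

Let $L=\bigcap_m\gamma_m(S)$ and $\bar S=S/L$, a finitely generated group. As $L\le\gamma_m(S)$, we have $\gamma_m(\bar S)=\gamma_m(S)/L$ for all $m$. Hence $\bar S$ is residually nilpotent, and an element of $D_n(S)\setminus\gamma_n(S)$ maps into $D_n(\bar S)\setminus\gamma_n(\bar S)$.

\emph{Structure.} Setting $v_i=y_i=1$ makes all relations \eqref{eq:Gr} trivial, so $G_r/M_r=\langle t\rangle\cong\mathbb Z$. Put $H_r=M_r/\gamma_3(M_r)$ and $M=H_1\times H_2$. Then $M$ is a normal subgroup of $S$ of class at most $2$, and $S/M\cong\mathbb Z^2$. Fix $r$, and let $Y\le H_r$ be generated by the conjugates in $S_r$ of the $y_i$. These have order dividing $d_1$, so $Y$ has exponent dividing $d_1^2$ by Lemma~\ref{lem:class2}. The normal subgroup $Y$ of $S_r$ contains the $[y_k,{}_rt]$, hence $v_i^{d_i}$, so $v_i$ and its conjugates have order dividing $d_1^3$. Since $H_r$ is generated by the conjugates of the $v_i$ and $y_i$, Lemma~\ref{lem:class2} shows that its exponent divides $d_1^6$. Thus $M$ has finite $2$-power exponent. As $S/M$ is abelian, $L\le\gamma_2(S)\le M$,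 so $M/L$ is a normal subgroup of $\bar S$ of class at most $2$ and finite $2$-power exponent with quotient $\mathbb Z^2$.

\emph{Derived length.} We have $\bar S'\le M/L$, so $\bar S''\le(M/L)'$, which is abelian. Hence the derived length is at most $3$. For $p=2$ the elements $x_i=[v_i,t]$ lie in $G_1'$, so $w_{1,2}\in G_1''$ and its image in $\bar S$ lies in $\bar S''$. This image lies outside $\gamma_6(\bar S)$, so it is not trivial, and $\bar S''\ne1$.
\end{proof}

The last step also shows how the construction fits with the theorem on metabelian groups: for $p\ge2$ we have $w_{r,p}\in G_r''$, so all these elements vanish in every metabelian quotient of $G_r$.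

\begin{thebibliography}{9}

\bibitem{Passi}
I. B. S. Passi, \emph{Group Rings and Their Augmentation Ideals}, Lecture Notes in Mathematics 715.

\end{thebibliography}
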